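# Two edges that help each other in a random connected subgraph

## Opposite edges of $K_4$

Take the complete graph $K_4$ on the vertices $1,2,3,4$, and let $e=12$ and $f=34$, a pair of disjoint edges. We count the edge sets $A$ for which the graph with vertex set $\{1,2,3,4\}$ and edge set $A$ is connected, and we sort them by which of $e,f$ they contain. The other four edges $13,32,24,41$ form a 4-cycle.

If neither $e$ nor $f$ is used, we need a connected spanning subset of the 4-cycle: all four edges, or any three. That gives $5$ sets. If $e$ is used and $f$ is not, contract $e$: we get three vertices $\{1,2\},3,4$, with two parallel edges from $\{1,2\}$ to $3$ and two from $\{1,2\}$ to $4$. We need a nonempty choice from each pair, so $3\cdot 3=9$ sets. By symmetry there are $9$ sets using $f$ and not $e$. If both are used, contract both: two vertices joined by four parallel edges, so any nonempty choice works, $15$ sets.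

In total there are $5+9+9+15=38$ connected spanning edge sets. Of these, $15+9=24$ contain $e$, $24$ contain $f$, and $15$ contain both. Now
$$24\cdot 24-15\cdot 38=576-570=6>0 .$$
In words: for a uniformly random connected spanning edge set, the events "$e$ is present" and "$f$ is present" are negatively correlated. This is what one expects. If $e$ is there, connectivity has already been helped, and $f$ is less needed.

The same happens on a cycle with $n$ edges: $n+1$ connected spanning sets, $n$ containing $e$, $n-1$ containing both $e$ and $f$, and $n\cdot n-(n-1)(n+1)=1>0$.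

Let us fix notation. Let $G$ be a finite graph. For $X\subseteq E(G)$ let $j_X(G)$ be the number of edge sets $A\supseteq X$ such that $(V(G),A)$ is connected. Write $j=j_\emptyset$, $j_e=j_{\{e\}}$, $j_{ef}=j_{\{e,f\}}$.

**Conjecture.** For a graph $G$ and distinct edges $e$ and $f$ of $G$,
$$j_e(G)\,j_f(G)-j_{ef}(G)\,j(G)\ge 0 .$$

Is it true? We shall see that it is false, and we shall construct explicit simple graphs that violate it.

The sorting used for $K_4$ is the right bookkeeping in general. Let $e,f$ be distinct edges of $G$ and let the other edges carry weights $x_g>0$. For $a,b\in\{0,1\}$ put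
$$J^{ab}=\sum_A\ \prod_{g\in A}x_g ,$$
the sum over all $A\subseteq E\setminus\{e,f\}$ such that $A$, together with $e$ if $a=1$ and with $f$ if $b=1$, is connected and spanning. Equivalently: contract $e$ if $a=1$, delete it if $a=0$, do the same for $f$ and $b$, and sum over connected spanning sets. We call $a,b$ the states of $e,f$. For unit weights, $j_{ef}=J^{11}$, $j_e=J^{11}+J^{10}$, $j_f=J^{11}+J^{01}$ and $j=J^{11}+J^{10}+J^{01}+J^{00}$. Multiplying out,
$$j_ej_f-j_{ef}\,j=(J^{11}+J^{10})(J^{11}+J^{01})-J^{11}(J^{11}+J^{10}+J^{01}+J^{00})=J^{10}J^{01}-J^{11}J^{00}. \tag{1}$$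
For $K_4$ this reads $9\cdot 9-15\cdot 5=6$. We abbreviate
$$D=J^{11}J^{00}-J^{10}J^{01},$$
so the conjecture says $D\le 0$ for unit weights, and we want a graph with $D>0$.

## Subdividing edges produces small weights

We are free to use weights on the edges other than $e,f$, because subdivision simulates them. Replace an edge $g$ (other than $e,f$) by a path of $n_g$ edges, and look at a connected spanning subgraph of the new graph. The path is either complete, in $1$ way, or lacks exactly one edge, in $n_g$ ways. If it lacked two edges, the interior vertices between the two gaps would be cut off. When it lacks exactly one edge, every interior vertex still hangs on one of the two ends, and for connectivity the situation is the same as deleting $g$. So a complete path plays the role of "$g\in A$" with factor $1$, and a broken path plays the role of "$g\notin A$" with factor $n_g$. Hence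
$$J^{ab}(\text{subdivided graph, unit weights})=\Bigl(\prod_g n_g\Bigr)\,J^{ab}(\text{original graph, weights }x_g=1/n_g). \tag{2}$$

For instance, give the four edges of the 4-cycle in $K_4$ a common weight $\varepsilon$. Then
$$J^{00}=4\varepsilon^3+\varepsilon^4,\qquad J^{10}=J^{01}=(2\varepsilon+\varepsilon^2)^2,\qquad J^{11}=(1+\varepsilon)^4-1,$$
$$J^{10}J^{01}=\varepsilon^4(16+32\varepsilon+24\varepsilon^2+8\varepsilon^3+\varepsilon^4),\qquad J^{11}J^{00}=\varepsilon^4(16+28\varepsilon+22\varepsilon^2+8\varepsilon^3+\varepsilon^4),$$
so $J^{10}J^{01}-J^{11}J^{00}=4\varepsilon^5+2\varepsilon^6$. At $\varepsilon=1$ this is $6$ again. Notice that the leading coefficients, $16$ and $16$, are equal. The sign is decided one order later, by $32-28=4$.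

From now on we put weights $x_g=\varepsilon c_g$ with fixed $c_g>0$ and study $D(\varepsilon)$ for small $\varepsilon$. This is called the sparse regime below.

## Spanning trees give a square

When $\varepsilon$ is small, the connected sets with the fewest edges dominate, and these are the spanning trees. So the first thing to try is to compare with spanning trees, where linear algebra decides everything. We recall the tools.

Let $G$ be a connected graph with conductances $c_g>0$. Its Laplacian $L$ is given by $(Lx)_p=\sum_{g=pq}c_g(x_p-x_q)$. Its kernel consists of the constant vectors, and $Lx=h$ is solvable if and only if the entries of $h$ sum to $0$. Write $\tau(G)$ for the sum of $\prod_{g\in T}c_g$ over spanning trees $T$. The matrix-tree theorem says that $\tau(G)=\det L'$, where $L'$ is $L$ with the row and column of any one chosen vertex $o$ deleted.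

**Fact 1 (Kirchhoff).** Let $p\ne q$ be vertices of $G$ and let $Lx=1_p-1_q$. Identifying $p$ with $q$ (and dropping loops) multiplies $\tau$ by $x_p-x_q$.

Here is the proof. Normalize $x_o=0$. Let $h$ be $1_p-1_q$ with the $o$-entry dropped; then $x$ without its $o$-entry is $L'^{-1}h$. Add a new edge $pq$ of conductance $t$. The trees using it correspond to the spanning trees of $G$ with $p,q$ identified, so $\tau$ becomes $\tau(G)+t\,\tau(G/pq)$. The matrix becomes $L'+t\,hh^{T}$, with determinant $\det L'\,(1+t\,h^TL'^{-1}h)=\tau(G)\,(1+t(x_p-x_q))$. Compare the coefficients of $t$.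

Now return to $G$ with special edges $e=uv$ and $f=zw$, and suppose that $G-e-f$ is connected. (If it is not, $J^{00}=0$ and $D\le 0$ trivially.) Let $\tau^{ab}$ be the weighted number of trees in the states $a,b$, and $\tau=\tau^{00}$. Let $h,h'$ be the reduced vectors of $1_u-1_v$ and $1_z-1_w$, and put
$$r=h^TL'^{-1}h,\qquad r'=h'^TL'^{-1}h',\qquad k=h'^TL'^{-1}h ,$$
with $L$ the Laplacian of $G-e-f$. Add $e$ with conductance $t$ and $f$ with conductance $t'$; the determinant becomes
$$\det\bigl(L'+t\,hh^T+t'\,h'h'^T\bigr)=\tau\,\bigl[(1+tr)(1+t'r')-tt'k^2\bigr].$$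
Its coefficients are the $\tau^{ab}$: $\tau^{10}=\tau r$, $\tau^{01}=\tau r'$, $\tau^{11}=\tau(rr'-k^2)$. So
$$\tau^{10}\tau^{01}-\tau^{11}\tau^{00}=\tau^2k^2\ \ge 0. \tag{3}$$
Here $k=x_z-x_w$ for the potential $x$ with $Lx=1_u-1_v$: it is the voltage across the ends of $f$ when unit current enters at $u$ and leaves at $v$.

In state $a,b$ a connected spanning set needs $|A|\ge n-1-a-b$, where $n=|V(G)|$, with equality exactly for trees. So the lowest possible term of $J^{ab}$ is $\tau^{ab}\varepsilon^{n-1-a-b}$, and
$$J^{10}J^{01}-J^{11}J^{00}=\tau^2k^2\,\varepsilon^{2n-4}+O(\varepsilon^{2n-3}).$$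

If $k\ne0$, this is positive for all small $\varepsilon$, and there is no counterexample in the sparse regime. The comparison with trees says nothing exactly when $k=0$, as happens for $K_4$, where the leading coefficients were $16-16$. So the plan is to force $k=0$ by a symmetry, to compute the next coefficient exactly, and to make its sign the opposite of what it is for $K_4$. Connected sets with one edge more than a tree are not counted by a determinant. What makes the next coefficient computable is that we build $G$ from two pieces, one for $e$ and one for $f$, that meet in only four vertices.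

## Networks with four terminals

Let $S=\{1,2,3,4\}$.

**Definition (network).** A network $Y$ is a connected graph (parallel edges allowed, no loops) with vertex set $V\supseteq S$, positive conductances $c_g$, and no edge inside $S$. The elements of $S$ are its terminals, the vertices in $V\setminus S$ are interior, and $m=|V\setminus S|$.

For a partition $Q$ of $S$ put $\operatorname{rk}Q=4-|Q|$. There is one partition of rank $0$, the finest, called $\hat 0$. There are six of rank $1$, each with a single two-element block. There are seven of rank $2$, namely four of type $3|1$ and three of type $2|2$. There is one of rank $3$, the coarsest, called $\hat 1$. We write $Q\vee P$ for the join, that is, the finest partition coarser than both $Q$ and $P$.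

Let $Y_Q(\varepsilon)=\sum_A\prod_{g\in A}\varepsilon c_g$ over the edge sets $A$ such that every component of $(V,A)$ meets $S$ and the components induce exactly $Q$ on $S$. Such an $A$ has $|Q|$ components on $m+4$ vertices, so $|A|\ge m+4-|Q|=m+\operatorname{rk}Q$, with equality if and only if $A$ is a forest. Let $f_Q$ be the sum of $\prod_{g\in A}c_g$ over these forests and let $s=f_{\hat 0}$. The forests counted by $s$ have one terminal in each component, so they are the spanning trees of $Y/S$, the graph in which all terminals are identified:
$$s=\tau(Y/S)>0 .$$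
Dividing by $s$, we obtain
$$Y_Q(\varepsilon)=s\,\varepsilon^{m}\bigl(\varepsilon^{\operatorname{rk}Q}y_Q+\varepsilon^{\operatorname{rk}Q+1}y'_Q+O(\varepsilon^{\operatorname{rk}Q+2})\bigr),\qquad y_Q=f_Q/s,\quad y_{\hat0}=1, \tag{4}$$
where $s\,y'_Q$ is the weighted number of the sets with one edge more than a forest. We shall never need the values $y'_Q$.

**Definition (symmetric gadget).** A symmetric gadget is a network $Y=Y^0$ with two distinct non-adjacent interior vertices $u,v$ and a conductance-preserving automorphism $\rho$ that fixes $S$ pointwise and exchanges $u$ and $v$. We write $Y^1$ for $Y^0$ with $u$ and $v$ identified, which is the effect of contracting an extra edge $uv$. Superscripts $0,1$ denote quantities of $Y^0,Y^1$, and $d_Q=y_Q^1-y_Q^0$.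

Since $u,v$ are not adjacent, $Y^1$ has no loops and is again a network, with one interior vertex fewer.

**Example (the gadget $W$).** Let $W$ have two interior vertices $z,w$, each joined to all four terminals by edges of conductance $2$. Exchanging $z$ and $w$ is an automorphism fixing $S$, so this is a symmetric gadget (with $z,w$ in the roles of $u,v$). The graph $W^1$ is a single interior vertex $t$ joined to each terminal by two parallel edges of total conductance $4$. Let us count everything.

For $\hat 0$: each interior vertex is attached to one terminal, so $s^0=8\cdot 8=64$ and $s^1=16$.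

For $\{1,2\}$ as the only non-trivial block: in $W^0$ one interior vertex joins $1,2$ (weight $2^2$) and the other hangs on any terminal (weight $8$), so $f^0=2\cdot 4\cdot 8=64$; in $W^1$, $f^1=4\cdot4=16$.

For $1|234$: in $W^0$, either one interior vertex joins $2,3,4$ and the other hangs on any of the four terminals, weight $2\cdot 2^3\cdot 8=128$; or $z$ and $w$ join two different pairs from $\{2,3,4\}$, in $3\cdot 2=6$ ways, weight $6\cdot 2^4=96$. So $f^0=224$. In $W^1$, $f^1=4^3=64$.

For $12|34$: in $W^0$ one interior vertex joins $1,2$ and the other joins $3,4$, so $f^0=2\cdot 2^4=32$. In $W^1$ there is only one interior vertex, so $f^1=0$.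

For $\hat 1$: spanning trees of $K_{2,4}$. One terminal is joined to both $z$ and $w$, and each of the other three to one of them, so there are $4\cdot 2^3=32$ trees and $f^0=32\cdot 2^5=1024$. In $W^1$, $f^1=4^4=256$.

| | $\hat 0$ | rank 1 | type $3\vert1$ | type $2\vert2$ | $\hat 1$ |
|---|---|---|---|---|---|
| $y^0$ | $1$ | $1$ | $7/2$ | $1/2$ | $16$ |
| $y^1$ | $1$ | $1$ | $4$ | $0$ | $16$ |
| $d$ | $0$ | $0$ | $1/2$ | $-1/2$ | $0$ |

The last row has a pattern: zero outside rank $2$, and in rank $2$ a single number with opposite signs for the two types. This is not special to $W$.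

## What identifying $u$ and $v$ does to the forest counts

**Lemma 1.** For a symmetric gadget there is a real $\alpha=\alpha_Y$ with
$$d_Q=0\ (\operatorname{rk}Q\in\{0,1,3\}),\qquad d_Q=\alpha\ (Q\text{ of type }3|1),\qquad d_Q=-\alpha\ (Q\text{ of type }2|2).$$

The table shows $\alpha_W=\frac12$.

*Proof.* We test the network by adding edges between terminals. For $a=(a_{ij})_{1\le i<j\le 4}$ with $a_{ij}\ge 0$, let $Y^i\|a$ be $Y^i$ with extra edges $ij$ of conductance $a_{ij}$ inside $S$ (no edge where $a_{ij}=0$).

**Step 1.** *We show that identifying $u$ and $v$ multiplies all the tree counts $\tau(Y^0\|a)$, and also $s^0$, by one and the same number $R$.* Let $x$ be the solution of $Lx=1_u-1_v$ on $Y^0\|a$ with $x_1=0$ at terminal $1$. The automorphism $\rho$ preserves $Y^0\|a$, because it fixes all terminals and hence all added edges. So $L(x\circ\rho)=(Lx)\circ\rho=1_v-1_u$, and $x+x\circ\rho$ lies in the kernel of $L$, which means it is constant. At terminal $1$ it equals $2x_1=0$, so $x\circ\rho=-x$. At a terminal $i$ this reads $x_i=-x_i$, so $x=0$ on all of $S$.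

Therefore the added edges carry no current, and $x$ also satisfies the equation for $a=0$. The solution normalized by $x_1=0$ is unique, so $x$ does not depend on $a$. Neither does $R:=x_u-x_v$. By Fact 1,
$$\tau(Y^1\|a)=R\,\tau(Y^0\|a)\qquad\text{for all }a .$$
Next, $s^i=\tau(Y^i/S)$. Since $x$ is $0$ on $S$, it descends to a function on $Y^0/S$. The equations at interior vertices are unchanged. The equation at the merged vertex is the sum of the equations at the four terminals. So the descended function solves $Lx=1_u-1_v$ on $Y^0/S$, and Fact 1 gives $s^1=R\,s^0$.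

**Step 2.** *We turn Step 1 into linear equations for the numbers $d_Q$.* Take a spanning tree of $Y^i\|a$. Its edges in $Y^i$ form a forest. Every component of this forest meets $S$, since the added edges touch only $S$ and could not reach a component avoiding $S$. So the forest induces some partition $Q$, and the added edges in the tree form a spanning tree of $K_4/Q$, where $K_4$ is the complete graph on $S$ and each block of $Q$ is contracted. Conversely, every such pair gives a spanning tree. Hence
$$\tau(Y^i\|a)=\sum_Q f_Q^i\,\kappa_Q(a),$$
where $\kappa_Q(a)$ is the generating polynomial of the edge sets of $K_4$ that are spanning trees of $K_4/Q$. It is homogeneous of degree $|Q|-1=3-\operatorname{rk}Q$. Divide by $s^i$. By Step 1 the quotients $\tau(Y^1\|a)/s^1$ and $\tau(Y^0\|a)/s^0$ agree for all $a\ge0$, so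
$$\sum_Q d_Q\,\kappa_Q(a)=0\quad\text{identically in }a. \tag{5}$$
The different ranks live in different degrees, so we may treat them one at a time.

**Step 3.** *Ranks $0$ and $3$.* In degree $3$ only $Q=\hat 0$ occurs, with $\kappa_{\hat0}\ne0$, so $d_{\hat0}=0$. In degree $0$ only $\hat 1$ occurs, with $\kappa_{\hat 1}=1$, so $d_{\hat 1}=0$.

**Step 4.** *Rank $1$.* Write $d_{ij}$ for the partition whose only non-trivial block is $\{i,j\}$. The monomial $a_{12}a_{13}$ occurs in $\kappa_{ij}$ exactly when $12,13,ij$ form a spanning tree of $K_4$, that is, for $ij=14,24,34$. So $d_{14}+d_{24}+d_{34}=0$. By symmetry, for each $i$ the sum of $d_{ij}$ over $j\neq i$ is $0$. Adding these four equations gives $\sum_{i<j}d_{ij}=0$.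

The monomial $a_{12}a_{34}$ gives $d_{13}+d_{14}+d_{23}+d_{24}=0$, so $d_{12}+d_{34}=0$. In the same way $d_{13}+d_{24}=0$ and $d_{14}+d_{23}=0$. Now the equation at vertex $2$ reads $0=d_{12}+d_{23}+d_{24}=d_{12}-d_{14}-d_{13}$, and the equation at vertex $1$ reads $d_{12}+d_{13}+d_{14}=0$. Adding them, $2d_{12}=0$. By symmetry all $d_{ij}$ vanish.

**Step 5.** *Rank $2$.* For a two-block partition $Q$, $\kappa_Q$ is the sum of the $a_{ij}$ with $i,j$ in different blocks. So the coefficient of $a_{ij}$ in (5) gives
$$\sum_{Q\text{ 2-block, separating }i,j}d_Q=0\qquad\text{for each pair }i,j. \tag{6}$$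
Let $\alpha_i=d_{\{i\}|S\setminus\{i\}}$, $\beta_1=d_{12|34}$, $\beta_2=d_{13|24}$, $\beta_3=d_{14|23}$. The pair $12$ is separated by $1|234$, $2|134$, $13|24$, $14|23$. Writing (6) for all six pairs, we get
$$\alpha_1+\alpha_2=\alpha_3+\alpha_4=-(\beta_2+\beta_3),\quad \alpha_1+\alpha_3=\alpha_2+\alpha_4=-(\beta_1+\beta_3),\quad \alpha_1+\alpha_4=\alpha_2+\alpha_3=-(\beta_1+\beta_2).$$
Subtracting $\alpha_1+\alpha_3=\alpha_2+\alpha_4$ from $\alpha_1+\alpha_2=\alpha_3+\alpha_4$ gives $\alpha_2-\alpha_3=\alpha_3-\alpha_2$, so $\alpha_2=\alpha_3$. Then $\alpha_1+\alpha_2=\alpha_3+\alpha_4$ gives $\alpha_1=\alpha_4$, and $\alpha_1+\alpha_4=\alpha_2+\alpha_3$ gives $\alpha_1=\alpha_2$. So all $\alpha_i$ equal one number $\alpha$. All pairwise sums of the $\beta$'s then equal $-2\alpha$, so the $\beta$'s are equal to each other and to $-\alpha$. $\square$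

One may ask why there are four terminals. With $S=\{1,2,3\}$ Steps 1 and 2 go through word for word. In degree $1$ the coefficient of $a_{12}$ gives $d_{13|2}+d_{23|1}=0$, and likewise for the other two pairs. Three numbers whose pairwise sums vanish are all $0$, so every $d_Q$ is $0$. The computation in the next section would then give a second-order coefficient equal to $0$, and no sign. With four terminals there is exactly one free parameter.

## The second-order coefficient for two glued gadgets

**Theorem 1.** Let $Y$ (with $u,v$) and $W$ (with $z,w$) be symmetric gadgets sharing exactly the terminals $S$. Let $G$ be their union plus the edges $e=uv$, $f=zw$, with $n$ vertices. With weights $\varepsilon c_g$ on the edges other than $e,f$,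
$$J^{11}J^{00}-J^{10}J^{01}=-6\,\alpha_Y\alpha_W\;s_Y^0s_Y^1s_W^0s_W^1\,T_3\;\varepsilon^{2n-3}+O(\varepsilon^{2n-2}),\qquad T_3>0 .$$
So if $\alpha_Y\alpha_W<0$, then $J^{11}J^{00}>J^{10}J^{01}$ for all small $\varepsilon>0$.

Here $W$ is an arbitrary symmetric gadget, and $T_3$ is a constant defined in the proof. We can see beforehand that the order $\varepsilon^{2n-4}$ must cancel. Extend $\rho$ by the identity on the interior of $W$. The argument of Step 1 above shows that the potential $x$ for a current from $u$ to $v$ satisfies $x\circ\rho=-x$, hence $x=0$ on all of $W$, and so $k=x_z-x_w=0$ in (3).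

*Proof.* **Step 1.** *We write $J^{ab}$ through the two gadgets.* Let $a,b$ be the states of $e,f$. A set $A$ of edges of $Y^a\cup W^b$ is connected and spanning if and only if all components of $A\cap E(Y^a)$ and of $A\cap E(W^b)$ meet $S$ and the induced partitions $Q,P$ of $S$ satisfy $Q\vee P=\hat 1$. Indeed, the two sides meet only in $S$, so a component on one side that avoids $S$ stays isolated, and otherwise the terminals are connected to each other precisely according to $Q\vee P$. So
$$J^{ab}=\sum_{Q\vee P=\hat 1}Y^a_Q\,W^b_P .$$
If $Q\vee P=\hat 1$, then $\operatorname{rk}Q+\operatorname{rk}P\ge 3$: realize $Q$ and $P$ by forests on $S$ with $\operatorname{rk}Q$ and $\operatorname{rk}P$ edges; their union connects four vertices, so it has at least three edges.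

Let $m_a,m'_b$ be the numbers of interior vertices of $Y^a,W^b$, and write $w_P,w'_P$ for the coefficients in (4) belonging to $W$. Inserting (4),
$$J^{ab}=s^a_Ys^b_W\,\varepsilon^{m_a+m'_b+3}\bigl(T_3^{ab}+\varepsilon T_4^{ab}+O(\varepsilon^2)\bigr), \tag{7}$$
where, with all sums over pairs with $Q\vee P=\hat 1$,
$$T_3^{ab}=\sum_{\operatorname{rk}Q+\operatorname{rk}P=3}y^a_Qw^b_P,$$
$$T_4^{ab}=\sum_{\operatorname{rk}Q+\operatorname{rk}P=3}\bigl(y'^a_Qw^b_P+y^a_Qw'^b_P\bigr)+\sum_{\operatorname{rk}Q+\operatorname{rk}P=4}y^a_Qw^b_P .$$
Write $d^Y,d^W$ for the differences in Lemma 1.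

**Step 2.** *We show that $T_3^{ab}$ does not depend on $a,b$, so that the leading terms will cancel.* Change $a$ with $b$ fixed. By Lemma 1, $y_Q^a$ with $\operatorname{rk}Q\in\{0,1,3\}$ does not change. What remains is $\operatorname{rk}Q=2$, $\operatorname{rk}P=1$. Fix $P$, with non-trivial block $\{i,j\}$. The rank-2 partitions $Q$ with $Q\vee P=\hat1$ are exactly the two-block partitions separating $i$ and $j$, and by (6) the sum of $y^a_Q$ over them does not depend on $a$. The same argument applies to $b$. Call the common value $T_3$. Since $Y$ is connected, it has a spanning tree, so $T_3\ge y_{\hat1}w_{\hat0}=y_{\hat 1}>0$.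

**Step 3.** *We reduce the difference of products to a mixed difference.* We have $n=4+m_0+m_0'$, so $m_0+m_0'+3=n-1$, while $m_1=m_0-1$ and $m'_1=m'_0-1$. Both $J^{11}J^{00}$ and $J^{10}J^{01}$ therefore have the prefactor $s_Y^0s_Y^1s_W^0s_W^1\,\varepsilon^{2n-4}$. After it, the terms $T_3^2$ cancel, and
$$J^{11}J^{00}-J^{10}J^{01}=s_Y^0s_Y^1s_W^0s_W^1\,\varepsilon^{2n-4}\bigl(\varepsilon\,T_3\,\Delta+O(\varepsilon^2)\bigr),\qquad \Delta:=T_4^{11}+T_4^{00}-T_4^{10}-T_4^{01}.$$

**Step 4.** *We compute $\Delta$.* For a product $g(a)h(b)$, the mixed difference is $(g(1)-g(0))(h(1)-h(0))$. So $\Delta$ arises from $T_4$ by replacing each factor by its difference.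

Consider first the terms $y'_Qw_P$, with rank sum $3$. The difference $d^W_P$ vanishes unless $\operatorname{rk}P=2$, and then $\operatorname{rk}Q=1$. Fix such a $Q$, with non-trivial block $\{i,j\}$. The factor $y'^1_Q-y'^0_Q$ is some number, and it is multiplied by the sum of $d^W_P$ over the rank-2 $P$ with $P\vee Q=\hat1$, that is, over the $P$ separating $i,j$. This sum is $0$ by (6). So these terms contribute $0$, and the values $y'_Q$ have dropped out. By symmetry the terms $y_Qw'_P$ contribute $0$.

Now consider the terms $y_Qw_P$ with rank sum $4$. The rank pairs $(1,3)$ and $(3,1)$ contribute $0$, because the differences vanish in ranks $1$ and $3$. For the rank pair $(2,2)$, the join of two two-block partitions is $\hat 1$ if and only if they are different. There are four partitions of type $3|1$, where $d=\alpha$, and three of type $2|2$, where $d=-\alpha$. So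
$$\Delta=\sum_{Q\ne P}d^Y_Qd^W_P=\sum_Qd^Y_Q\sum_Pd^W_P-\sum_Qd^Y_Qd^W_Q=\alpha_Y\alpha_W\bigl[(4-3)^2-7\bigr]=-6\,\alpha_Y\alpha_W .$$
Inserting this into Step 3 gives the formula. If $\alpha_Y\alpha_W<0$, its leading coefficient is positive. $\square$

**Example (two copies of $W$).** Glue two copies of $W$ along $S$. Then $\alpha\cdot\alpha=\frac14>0$, so $D(\varepsilon)<0$ for small $\varepsilon$: the inequality of the conjecture holds there, strictly. The table lets us check Step 2. The rank pairs $(0,3),(3,0)$ give $16+16$. For a rank-1 partition with block $\{i,j\}$, the rank-2 partitions separating $i,j$ are two of each type, and their values add up to $2\cdot\frac72+2\cdot\frac12=8$ in state $0$ and $2\cdot 4+0=8$ in state $1$. So $T_3=32+2\cdot 6\cdot 1\cdot 8=128$ in every state. In state $00$ the graph is $K_{4,4}$ with all conductances $2$, and (7) predicts a weighted tree count of $64\cdot64\cdot128=2^{19}$. Indeed $K_{4,4}$ has $4^3\cdot4^3=2^{12}$ spanning trees, each of weight $2^7$.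

In terms of trees, (7) and Step 2 say $\tau^{ab}=s_Y^as_W^b\,T_3$: for a random spanning tree, the presence of $e$ and of $f$ are exactly uncorrelated. For small weights and $\alpha_Y\alpha_W\ne0$, the sign of $J^{10}J^{01}-J^{11}J^{00}$ is the sign of $\alpha_Y\alpha_W$. What we still need is a gadget with negative $\alpha$. Since $\alpha=-d_{12|34}$, this means a gadget in which identifying $u$ with $v$ makes it relatively easier, and not harder, to join $1$ to $2$ and $3$ to $4$ separately.

## A gadget with negative $\alpha$

Let $Y$ have the interior vertices $\ell_1,\ell_2,r_1,r_2,u,v$ and the following edges: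

* conductance $2$: $1\ell_k,\ 3\ell_k,\ 2r_k,\ 4r_k$ for $k=1,2$, and $\ell_1r_1,\ \ell_2r_2$;
* conductance $1$: $\ell_1u,\ ur_2,\ \ell_2v,\ vr_1$.

Terminals $1,3$ see only the $\ell$'s, and terminals $2,4$ see only the $r$'s. The vertex $u$ is the middle of a path $\ell_1ur_2$, and $v$ is the middle of $\ell_2vr_1$. The network is connected, and $u,v$ are not adjacent in it. The simultaneous exchange $\ell_1\leftrightarrow\ell_2$, $r_1\leftrightarrow r_2$, $u\leftrightarrow v$ is an automorphism fixing $S$. It sends $\ell_1u$ to $\ell_2v$ and $ur_2$ to $vr_1$. So $Y$ is a symmetric gadget, and it suffices to compute $d_{12|34}$.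

**Step 1.** *We compute $s_Y^0$ and $s_Y^1$.* By the matrix-tree theorem, $s=\tau(Y/S)$ is the determinant of the Laplacian restricted to the interior vertices. We eliminate the vertices $u,v$ by the Schur complement $\det\begin{pmatrix}A&B\\B^T&C\end{pmatrix}=\det C\cdot\det(A-BC^{-1}B^T)$.

In $Y^0$ the diagonal entries are $2+2+2+1=7$ at each $\ell_k,r_k$, and $2$ at $u$ and at $v$. Eliminating $u,v$ produces a factor $2\cdot2=4$ and subtracts $\frac12$ on the diagonal at each of $\ell_1,r_2,\ell_2,r_1$, as well as at the positions $\ell_1r_2$ and $\ell_2r_1$. The remaining matrix on $(\ell_1,\ell_2,r_1,r_2)$ has diagonal $\frac{13}2$, entries $-2$ at $\ell_kr_k$, entries $-\frac12$ at $\ell_1r_2,\ell_2r_1$, and $0$ at $\ell_1\ell_2,r_1r_2$. The four vectors below are eigenvectors, with eigenvalues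
$$(1,1,1,1):\ \tfrac{13}2-2-\tfrac12=4,\qquad (1,1,-1,-1):\ \tfrac{13}2+2+\tfrac12=9,$$
$$(1,-1,1,-1):\ \tfrac{13}2-2+\tfrac12=5,\qquad (1,-1,-1,1):\ \tfrac{13}2+2-\tfrac12=8 .$$
So $s_Y^0=4\cdot(4\cdot9\cdot5\cdot8)=4\cdot1440=5760$.

In $Y^1$ the vertices $u,v$ become one vertex $t$, joined to each of $\ell_1,\ell_2,r_1,r_2$ by an edge of conductance $1$. Its diagonal entry is $4$. Eliminating $t$ gives a factor $4$ and subtracts $\frac14$ everywhere: diagonal $\frac{27}4$, entries $-\frac94$ at $\ell_kr_k$, entries $-\frac14$ otherwise. On the same four vectors the eigenvalues are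
$$\tfrac{27-1-9-1}4=4,\qquad \tfrac{27-1+9+1}4=9,\qquad \tfrac{27+1-9+1}4=5,\qquad \tfrac{27+1+9-1}4=9 .$$
So $s_Y^1=4\cdot(4\cdot9\cdot5\cdot9)=4\cdot1620=6480$.

As a check, $s_Y^1/s_Y^0=\frac98$ should be the number $R$ of Lemma 1. Put potential $0$ on $S$, $q$ on $\ell_1,r_2$, $-q$ on $\ell_2,r_1$, $p$ on $u$ and $-p$ on $v$. The equation at $\ell_1$ is $7q+2q-p=0$, and at $u$ it is $2p-2q=1$. Hence $p=9q$, $q=\frac1{16}$, and $R=2p=\frac98$.

**Step 2.** *We determine the shape of the forests of type $12|34$.* In such a forest, in $Y^0$ or $Y^1$, the path from $1$ to $2$ begins $1,\ell_i,\dots$ and ends $\dots,r_j,2$. The path from $3$ to $4$ begins $3,\ell_{i'},\dots$ and ends $\dots,r_{j'},4$. They lie in different components, so they are disjoint and contain no other terminals. Each contains at least one $\ell$ and one $r$, and there are only two of each, so each contains exactly one $\ell$ and one $r$, and all four of $\ell_1,\ell_2,r_1,r_2$ lie on the two paths. The four terminal edges on the paths contribute $2^4=16$. An edge outside the paths that joins two vertices of the paths is not in the forest, since it would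 close a cycle or merge the two components. So the only remaining freedom is how each path gets from its $\ell$ to its $r$, and where interior vertices off the paths are attached.

**Step 3.** *We count in $Y^0$.* The only connections from an $\ell$ to an $r$ that avoid the other $\ell$, the other $r$ and the terminals are the edges $\ell_kr_k$ and the paths $\ell_1ur_2$, $\ell_2vr_1$. The two paths of the forest use different $\ell$'s and different $r$'s, so there are two cases.

Both paths use the edges $\ell_1r_1$ and $\ell_2r_2$. There are $2$ ways to decide which of them belongs to the path from $1$ to $2$, and the factor is $2\cdot2$. Each of $u$ and $v$ is attached by exactly one of its two edges. With none it would be cut off, and with both it would merge the two components. This gives a factor $2\cdot2$. Total: $2\cdot16\cdot4\cdot4=512$.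

Both paths use the connections $\ell_1ur_2$ and $\ell_2vr_1$, in $2$ ways, with factor $1$. Then no vertex is left over. Total: $2\cdot16=32$.

So $f^0_{12|34}=512+32=544$.

**Step 4.** *We count in $Y^1$.* The connections are now the edges $\ell_kr_k$ and all paths $\ell_itr_j$, but at most one of the two paths of the forest can use $t$. Pairing $\ell_1$ with $r_2$ and $\ell_2$ with $r_1$ would need $t$ twice. So $\ell_1$ is paired with $r_1$ and $\ell_2$ with $r_2$, with $2$ ways to decide which pair is on the path from $1$ to $2$.

If both connections are direct, the factor is $2\cdot2$, and $t$ is attached by exactly one of its four edges. With none it would be cut off, and with two or more it would close a cycle or merge the components. Total: $2\cdot16\cdot4\cdot4=512$.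

If one is direct (factor $2$) and the other goes through $t$ ($2$ choices which one, factor $1$), the total is $2\cdot16\cdot2\cdot2=128$.

So $f^1_{12|34}=512+128=640$.

**Step 5.** *We read off $\alpha_Y$.* We get
$$d^Y_{12|34}=\frac{640}{6480}-\frac{544}{5760}=\frac8{81}-\frac{17}{180}=\frac{160-153}{1620}=\frac7{1620},\qquad\text{so}\qquad \alpha_Y=-\frac7{1620}<0 .$$

Since $\alpha_W=\frac12$, we have $\alpha_Y\alpha_W<0$.

## The graphs $G_M$ and an explicit range of $M$

Glue $Y$ and $W$ along $S$ and add $e=uv$, $f=zw$. Written out, this is the base graph $\Gamma$, with the 12 vertices $1,2,3,4,z,w,\ell_1,\ell_2,r_1,r_2,u,v$, the edges $e,f$, and the following 22 edges $g$, each with a number $c_g\in\{1,2\}$: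

* $c=2$: $zi,\,wi$ $(1\le i\le4)$; $1\ell_k,\,3\ell_k,\,2r_k,\,4r_k$ $(k=1,2)$; $\ell_1r_1,\ \ell_2r_2$ (18 edges);
* $c=1$: $\ell_1u,\ ur_2,\ \ell_2v,\ vr_1$ (4 edges).

For an integer $M\ge1$ let $G_M$ be obtained from $\Gamma$ by replacing every edge with $c_g=2$ by a path of $M$ edges and every edge with $c_g=1$ by a path of $2M$ edges. The edges $e,f$ are not subdivided.

**Theorem 2.** For every $M\ge10^{20}$, $\ j_e(G_M)\,j_f(G_M)-j_{ef}(G_M)\,j(G_M)<0$. So the conjecture is false.

*Proof.* **Step 1.** *We pass to weights.* With $n_g=M$ for $c_g=2$ and $n_g=2M$ for $c_g=1$, we have $1/n_g=\varepsilon c_g$ for $\varepsilon=\frac1{2M}$. So by (1) and (2),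
$$j_e(G_M)j_f(G_M)-j_{ef}(G_M)j(G_M)=-\Bigl(\prod_gn_g\Bigr)^2D\!\left(\tfrac1{2M}\right), \tag{8}$$
where $D(\varepsilon)=J^{11}J^{00}-J^{10}J^{01}$ for $\Gamma$ with weights $\varepsilon c_g$. We must show $D(\frac1{2M})>0$.

**Step 2.** *We find the first non-zero coefficient of $D$.* Theorem 1 with $n=12$ gives
$$D(\varepsilon)=D_{21}\varepsilon^{21}+O(\varepsilon^{22}),\qquad D_{21}=-6\,\alpha_Y\alpha_W\,s_Y^0s_Y^1s_W^0s_W^1\,T_3>0 .$$
This already yields $D(\varepsilon)>0$ for small $\varepsilon$. It remains to say how small.

**Step 3.** *We bound the other coefficients.* $D$ is a polynomial in $\varepsilon$ with integer coefficients, because $c_g\in\{1,2\}$. Its terms of degree at most $20$ vanish, and $D_{21}$ is a positive integer, so $D_{21}\ge1$. Each $J^{ab}$ has non-negative coefficients, and at $\varepsilon=1$ it is at most the sum of $\prod_{g\in A}c_g$ over all edge sets $A$, which is $\prod_g(1+c_g)=3^{18}2^4$. So the sum of the absolute values of the coefficients of $D$ is at most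
$$J^{11}J^{00}+J^{10}J^{01}\,\big|_{\varepsilon=1}\le 2\,(3^{18}2^4)^2=2^9\,3^{36}<7.9\cdot10^{19}=:K ,$$
where we used $3^{36}<1.51\cdot10^{17}$. For $0<\varepsilon\le\frac1{2\cdot10^{20}}$ the terms of degree at least $22$ have total size at most $K\varepsilon^{22}$, so
$$D(\varepsilon)\ge\varepsilon^{21}(1-\varepsilon K)>0, \tag{9}$$
because $\varepsilon K\le\frac{7.9\cdot10^{19}}{2\cdot10^{20}}<1$. Taking $\varepsilon=\frac1{2M}$ with $M\ge10^{20}$, (8) is negative. $\square$

## Large girth, all edge weights, and cographic matroids

We recall the terms of the last theorem. The girth of a graph is the length of its shortest cycle. In bond percolation with parameter $p$ each edge is kept independently with probability $p$; conditioned on connectedness, a connected spanning set $A$ has probability proportional to $p^{|A|}(1-p)^{|E|-|A|}$, hence to $\lambda^{|A|}$ with $\lambda=\frac p{1-p}$. For a connected graph $G$, the cographic matroid $M^*(G)$ has ground set $E(G)$, and a set is independent in it if and only if its complement contains a spanning tree. For the triangle the independent sets are $\emptyset$ and the three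 single edges. A regular matroid is one representable over every field, and it is a textbook fact that cographic matroids are regular.

**Theorem 3.**

(a) For every $k$ there is a simple graph of girth $>k$ and maximum degree 5, with two disjoint edges $e,f$, violating the conjecture.

(b) Let $\lambda>0$ and give each connected spanning edge set $A$ weight $\lambda^{|A|}$ (bond percolation with $p=\frac\lambda{1+\lambda}$, conditioned on connectedness). For all $M\ge10^{20}\max(1,\lambda)$, in $G_M$ the events $e\in A$ and $f\in A$ are strictly positively correlated.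

(c) Let $i_X$ be the number of independent sets containing $X$ in the cographic matroid $M^*(G_M)$, $M\ge10^{20}$. Then $i_ei_f-i_{ef}\,i<0$. So negative correlation for uniformly random independent sets fails for cographic, hence for regular, matroids.

*Proof.* **Part (a).** *We check girth and degrees of $G_M$.* Take $G_M$ with $M\ge\max(k,10^{20})$; by Theorem 2 it violates the conjecture. The graph $\Gamma$ is simple, so $G_M$ is simple. The edges $e=uv$ and $f=zw$ are disjoint. A cycle of $G_M$ comes from a cycle of $\Gamma$, which has at least three edges, so at least one of them is different from $e,f$. That edge has become a path of at least $M$ edges, which the cycle traverses completely, and the cycle has further edges. So its length is greater than $M\ge k$. The degrees are as follows: $z,w$ have degree $5$ (four terminals and $f$); each terminal has degree $4$ (the vertices $z,w$ and two $\ell$'s or two $r$'s); each $\ell_k$ and $r_k$ has degree $4$ (two terminals, its partner, and one of $u,v$); $u,v$ have degree $3$; subdivision vertices have degree $2$.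

**Part (b).** *We repeat the subdivision argument with weight $\lambda$ per edge.* A path of $n$ edges has total weight $\lambda^n$ when complete and $n\lambda^{n-1}$ when lacking exactly one edge. The ratio is $\lambda/n$. So, up to the common factor $\prod_gn_g\lambda^{n_g-1}$, the sums $J^{ab}$ of $G_M$ are those of $\Gamma$ with weights $\lambda/n_g=\varepsilon c_g$, where now $\varepsilon=\frac\lambda{2M}\le\frac1{2\cdot10^{20}}$. By (9), $J^{11}J^{00}>J^{10}J^{01}$. The edges $e,f$ also have weight $\lambda$, so the weighted analogues of $j_{ef},j_e,j_f,j$ are $\lambda^2J^{11}$, $\lambda(\lambda J^{11}+J^{10})$, $\lambda(\lambda J^{11}+J^{01})$ and $\lambda^2J^{11}+\lambda J^{10}+\lambda J^{01}+J^{00}$. The weighted analogue of $j_ej_f-j_{ef}j$ is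
$$\lambda^2\bigl[(\lambda J^{11}+J^{10})(\lambda J^{11}+J^{01})-J^{11}(\lambda^2J^{11}+\lambda J^{10}+\lambda J^{01}+J^{00})\bigr]=\lambda^2\bigl(J^{10}J^{01}-J^{11}J^{00}\bigr)<0 .$$
Dividing by the square of the total weight, we get $P(e\in A)P(f\in A)<P(e,f\in A)$.

**Part (c).** *We pass to complements.* A set $A$ is connected and spanning if and only if $E\setminus A$ is independent in $M^*(G)$. An independent set contains $e$ exactly when its complement $A$ does not. So $i_{ef}=J^{00}$, $i_e=J^{00}+J^{01}$, $i_f=J^{00}+J^{10}$ and $i=J^{00}+J^{01}+J^{10}+J^{11}$, with unit weights in $G_M$. Hence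
$$i_ei_f-i_{ef}\,i=(J^{00}+J^{01})(J^{00}+J^{10})-J^{00}(J^{00}+J^{01}+J^{10}+J^{11})=J^{10}J^{01}-J^{11}J^{00},$$
which by (1) is the same number as in Theorem 2, and it is negative. $\square$
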